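# A transcendental entire function with no prime factors

## Prime factors under composition: rational functions, $\exp$ and $\cos$

Every integer larger than $1$ has a prime factor. If one replaces multiplication by composition of functions, the first guess is that the same holds: every transcendental meromorphic function on $\mathbb C$ should have at least one prime factor. The naive argument is to split the function, split the pieces if they are not prime, and continue until a prime appears. We first make the words precise, and then test the guess on the simplest functions.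

"Meromorphic" means meromorphic on $\mathbb C$ unless another domain is named. "Bilinear" means Möbius, "linear" means $az+b$ with $a\neq 0$, and $\mathbb C^*=\mathbb C\setminus\{0\}$. Rational functions are extended to the sphere.

**Definition 1 (factorization).** An expression $F=f\circ g$ is a *factorization* of the meromorphic function $F$, with left factor $f$ and right factor $g$, if $f$ is meromorphic and $g$ is entire. The right factor $g$ may be merely meromorphic when $f$ is rational.

For example, $\tan^2 z=w^2\circ\tan z$ is a factorization, because the left factor is rational. On the other hand, reading $e^{e^{-z}}$ as $e^{1/w}\circ e^{z}$ is *not* a factorization, since $e^{1/w}$ has an essential singularity at $0$. Reading the same function as $e^{w}\circ e^{-z}$ is one.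

**Definition 2 (prime).** A nonconstant meromorphic function $F$ that is not bilinear is *prime* if, whenever $F=f\circ g$ is a factorization, either $f$ is bilinear, or $g$ is linear ($g$ bilinear when $f$ is rational). Constants, linear functions and bilinear functions are not prime.

**Definition 3 (admissible factorization, prime factor).** Let $F=f_1\circ f_2\circ\cdots\circ f_n$ with $n\ge 2$ and every $f_i$ nonconstant and not bilinear. This is *admissible* if for each $k$ the splitting
$$F=(f_1\circ\cdots\circ f_k)\circ(f_{k+1}\circ\cdots\circ f_n)$$
is a factorization in the sense of Definition 1. A *prime factor* of $F$ is a prime function that occurs as one of the $f_i$ in some admissible factorization of $F$. If $F$ is itself prime, it counts as its own prime factor.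

For example, $e^z=z^2\circ z^3\circ e^{z/6}$ is admissible. By contrast, consider
$$e^{2\cosh z}=\exp\circ\,(\zeta+\zeta^{-1})\circ e^z .$$
The splitting after the first factor is a factorization. The splitting after the second is not, because $e^{\zeta+1/\zeta}$ has an essential singularity at $0$. So this expression is not admissible, and it does not make $\zeta+\zeta^{-1}$ a prime factor of $e^{2\cosh z}$. This small example will return as the heart of the construction.

The question is: **does there exist a transcendental meromorphic function which has no prime factors at all?** The guess says no.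

We shall use Picard's theorem often: a transcendental meromorphic function takes every value of the sphere, with at most two exceptions, infinitely often in $\mathbb C$; a transcendental entire function takes every finite value, with at most one exception, infinitely often.

**Lemma 1.** *A meromorphic function that is injective on $\mathbb C$, or on $\mathbb C$ minus one point, is bilinear.*

*Proof.* Such a function takes each value at most twice in $\mathbb C$, so by Picard it is not transcendental. It is rational and nonconstant, say of degree $d$. If $d\ge2$, all but finitely many values are taken at $d$ distinct points of the sphere, and removing finitely many points of the sphere affects only finitely many values. So the function would not be injective on any cofinite set. Hence $d=1$. ∎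

**Test 1: rational functions.** They are not transcendental, but they are the closest analogue of integers.

**Lemma 2.** *Let $R$ be rational of degree $d\ge2$.* (a) *If $R=f\circ g$ is a factorization, then $f$ and $g$ are rational and $\deg f\cdot\deg g=d$.* (b) *If $d$ is a prime number, $R$ is prime.* (c) *$R$ is a composition of one or more prime rational functions.*

*Proof.* (a) Both $f$ and $g$ are nonconstant. If $g$ were transcendental, choose $a\in\mathbb C$ that $g$ takes infinitely often. Then $R$ takes the value $f(a)$ infinitely often, which is impossible for a rational function. So $g$ is rational. If $f$ were transcendental, $g$ would be entire by Definition 1, hence a nonconstant polynomial, hence surjective onto $\mathbb C$. By Picard $f$ takes some value at infinitely many points of $\mathbb C$, so $R$ would take it infinitely often, again impossible. So both are rational, and degrees multiply. (b) One of the two degrees is $1$. (c) Induction on $d$. If $R$ is not prime, there is a factorization $R=f\circ g$ with $f$ not bilinear and, as $f$ is rational by (a), $g$ not bilinear. Both degrees are at least $2$,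 hence smaller than $d$. ∎

Here the naive argument works because the degree goes down.

**Test 2: $\exp$ and $\cos$.** We have $e^z=z^2\circ e^{z/2}$, and $z^2$ is prime by Lemma 2(b). Also $\cos z=(2w^2-1)\circ\cos(z/2)$, and $2w^2-1$ is prime. So both functions have prime factors. But notice that the naive argument has already broken down: in
$$e^z=z^2\circ z^2\circ\cdots\circ z^2\circ e^{z/2^n}$$
the rightmost piece can be split forever. The process does not stop; it just happens to release a prime at the first step. The same happens in general:

**Lemma 3.** *If a transcendental $F$ has a factorization $F=R\circ h$ with $R$ rational of degree at least $2$, then $F$ has a prime factor.*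

*Proof.* Write $R=R_1\circ\cdots\circ R_m$ with prime rational $R_i$ (Lemma 2(c)). The function $h$ is not rational, as $F$ is transcendental. In $F=R_1\circ\cdots\circ R_m\circ h$ every splitting has a rational left factor and a meromorphic right factor, so the factorization is admissible. ∎

A function without prime factors must therefore be divisible without end, and must never let a rational left factor out. It turns out that such functions exist, so the guess is wrong.

## Building blocks $U(e^{cz})$ and why degree three

Endless divisibility suggests an infinite composition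
$$F=\cdots\circ u_3\circ u_2\circ u_1,\qquad F=f_n\circ u_n\circ\cdots\circ u_1,\qquad f_n=\cdots\circ u_{n+2}\circ u_{n+1},$$
with entire blocks $u_k$ that tend to the identity fast enough for convergence. A finite composition of blocks of the form $U(e^{cz})$ with $U$ rational of degree at least $2$ is useless, by Lemma 3 applied to the leftmost $U$. With infinitely many blocks there is no leftmost one. Suppose the $f_n$ are transcendental and the $u_k$ not linear; then $F=f_n\circ u_n\circ\cdots\circ u_1$ is admissible, as all its partial compositions are entire. So no block $u_k$ may be prime, and yet its own decomposition must not show up inside $F$. How can that be?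

**A first attempt.** The simplest nonprime block close to the identity is $u(z)=(e^{cz}-1)/c$ with $c$ small. But then
$$F=f_1\circ u_1=\Big(f_1\circ\frac{\zeta-1}{c}\Big)\circ z^2\circ e^{cz/2},$$
and this is admissible: the functions $f_1((\zeta-1)/c)$ and $f_1((\zeta^2-1)/c)$ are entire. So $z^2$ is a prime factor. The same happens for $u=U(e^{cz})$ with any nonconstant polynomial $U$, since $f_1\circ U$ and $f_1\circ U\circ z^2$ are then entire. The attempt fails exactly because $f_1\circ U$ is a legitimate left factor.

**The way out.** Give $U$ a pole at $0$ as well as at $\infty$. Then $u=U(e^{cz})$ is still entire, and $u=U\circ e^{cz}$ is still a factorization with rational left factor, so $u$ is not prime when $\deg U\ge2$. But inside $F$ the splitting $(f_1\circ U)\circ e^{cz}$ is not a factorization: $f_1$ is transcendental entire, so $f_1\circ U$ has an essential singularity at $0$. This is what we saw with $e^{2\cosh z}$.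

**A second attempt: degree two.** The smallest such $U$ is $U(\zeta)=\alpha\zeta+\beta+\gamma\zeta^{-1}$ with $\alpha\gamma\ne0$. Choose $\kappa$ with $\kappa^2=\alpha\gamma$ and $\delta$ with $e^\delta=\alpha/\kappa$. Then $\kappa e^{-\delta}=\gamma$, and
$$U(e^{cz})=2\kappa\cosh(cz+\delta)+\beta=\big(2\kappa(2w^2-1)+\beta\big)\circ\cosh\frac{cz+\delta}{2}.$$
So the block has a quadratic *polynomial* left factor $q$, the composition $f_1\circ q$ is entire, and $F=f_1\circ q\circ\cosh\frac{cz+\delta}2$ is admissible with the prime factor $q$. The double-angle formula defeats degree two.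

**Degree three.** The next case has a double pole at $\infty$ and a simple pole at $0$. For $c>0$ put
$$u_c(z)=U_c(e^{cz}),\qquad U_c(\zeta)=\frac{\zeta^2-2\zeta^{-1}+1}{4c}. \tag{1}$$
The coefficients are chosen so that $u_c(0)=0$ and $u_c'(0)=1$. We shall prove that nothing like the double-angle formula happens here.

**Theorem.** *There are $c_n\downarrow0$ such that, with $u_n=u_{c_n}$, $g_0=\mathrm{id}$, $g_n=u_n\circ\cdots\circ u_1$, the sequence $g_n$ converges locally uniformly on $\mathbb C$ to a transcendental entire function $F$, and the limits $f_n=\lim_m u_m\circ\cdots\circ u_{n+1}$ exist as transcendental entire functions with $F=f_n\circ g_n$. Moreover:*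

1. *If $F=f\circ h$ is a factorization, then either $f$ is bilinear, or $h=L\circ g_n$ and $f=f_n\circ L^{-1}$ for some $n\ge0$ and some linear $L$.*
2. *$F$ has no prime factors.*

So the answer to the question is yes, and the example is even entire.

**Lemma 4 (facts on $u_c$).** *Let $c>0$ and $\tau=2\pi i/c$.*

(a) *$U_c$ has degree $3$ and $U_c^{-1}(\infty)=\{0,\infty\}$. Hence $U_c(\mathbb C^*)=\mathbb C$ and $u_c(\mathbb C)=\mathbb C$. Moreover $u_c$ has period $\tau$, so it is not linear.*

(b) *$U_c$ has exactly three critical points in $\mathbb C^*$, all simple, with three distinct critical values. These have mutual distance $\frac{3\sqrt3}{4c}$ and moduli $\frac1c,\frac{\sqrt7}{4c},\frac{\sqrt7}{4c}$. The critical points of $u_c$ over a given critical value form exactly one class $\xi+\tau\mathbb Z$, and all are simple.*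

(c) *If $c|z|\le1$, then*
$$|u_c(z)-z|\le 2c|z|^2. \tag{2}$$

*Proof.* (a) There is a simple pole at $0$ and a double pole at $\infty$, so the degree is $3$. All three preimages of a finite value lie in $\mathbb C^*$. The exponential maps $\mathbb C$ onto $\mathbb C^*$.

(b) We have $4cU_c'=2\zeta+2\zeta^{-2}$, which vanishes exactly when $\zeta^3=-1$. There $4cU_c''=2-4\zeta^{-3}=6\ne0$, so these points are simple. Also $\zeta^{-1}=-\zeta^2$ there, so the critical value is $(3\zeta^2+1)/(4c)$. As $\zeta$ runs through the roots of $\zeta^3=-1$, the square $\zeta^2$ runs through $1,\omega,\omega^2$ with $\omega=e^{2\pi i/3}$. So the critical values are $(3\omega^j+1)/(4c)$. Since $|1-\omega|=\sqrt3$, their mutual distance is $3\sqrt3/(4c)$. The moduli come from $|3+1|=4$ and $|3\omega^{\pm1}+1|^2=|-\tfrac12\pm\tfrac{3\sqrt3}{2}i|^2=7$. Finally $u_c'(z)=c\,\zeta\,U_c'(\zeta)$ with $\zeta=e^{cz}$, and $z\mapsto e^{cz}$ is locally injective with fibers the classes modulo $\tau\mathbb Z$.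

(c) Expanding the exponentials,
$$u_c(z)=z+\sum_{k\ge2}\frac{2^k-2(-1)^k}{4\,k!}\,c^{k-1}z^k .$$
If $c|z|\le1$, then $c^{k-1}|z|^k\le c|z|^2$ for $k\ge2$, so
$$|u_c(z)-z|\le c|z|^2\sum_{k\ge2}\frac{2^k+2}{4\,k!}=\frac{(e^2-3)+2(e-2)}{4}\,c|z|^2=\frac{e^2+2e-7}{4}\,c|z|^2\le2c|z|^2.\qquad∎$$

## An infinite composition with separated critical values

We need the composition to converge. We also need to be able to tell, from a critical value of $f_n$, in which block $u_m$ the critical point arose. Both come from letting $c_k$ decrease very fast.

Write $g_{n,m}=u_m\circ\cdots\circ u_{n+1}$ for $n\le m$, with $g_{n,n}=\mathrm{id}$; so $g_m=g_{0,m}$. Let $r_0=1$ and, inductively for $k\ge1$,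
$$s_k=k+r_{k-1}+\max_{0\le n\le k-1}\ \max_{|z|\le k}|g_{n,k-1}(z)|,\qquad r_k=100\cdot2^ks_k^2,\qquad c_k=\frac1{r_k}. \tag{3}$$
Only $u_1,\dots,u_{k-1}$ enter $s_k$, so this is a legitimate recursion. The number $s_k$ is the radius of a disc that contains the images of $|z|\le k$ under all earlier compositions; $c_k$ is chosen so small that $u_k$ is nearly the identity on that disc. We have $1\le s_k\le r_k<s_{k+1}$, so the $r_k$ increase. As $r_k\ge100\cdot 2^k$, we get $c_n\downarrow0$.

**Lemma 5.** *For $n\ge0$, $g_{n,m}$ converges uniformly on $|z|\le s_{n+1}$ as $m\to\infty$, to a limit $f_n$ with*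
$$|f_n(z)-z|\le0.08\cdot2^{-n}\qquad(|z|\le s_{n+1}). \tag{4}$$

*Proof.* Let $|z|\le s_{n+1}$, $z_n=z$ and $z_k=u_k(z_{k-1})$ for $k>n$. We show by induction that $|z_k|\le2s_{n+1}$ for all $k\ge n$. If $|z_{j-1}|\le 2s_{n+1}$ for some $j>n$, then $|z_{j-1}|\le2s_j$, hence $c_j|z_{j-1}|\le 2s_j/(100\cdot2^js_j^2)\le1$, and (2) gives
$$|z_j-z_{j-1}|\le2c_j\cdot4s_j^2=0.08\cdot2^{-j}.$$
If this holds for all $n<j\le k$, then $|z_k|\le s_{n+1}+0.08\le2s_{n+1}$, and the induction continues. The sequence $g_{n,m}(z)=z_m$ is thus uniformly Cauchy, and summing over all $j>n$ gives (4). ∎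

**Lemma 6.** *For every $n\ge 0$, $g_{n,m}$ converges locally uniformly on $\mathbb C$ to an entire function $f_n$, and $f_n=f_m\circ g_{n,m}$ for $m\ge n$. Moreover*
$$|g_{n,k-1}(z)|\le s_k-1\qquad\text{whenever }k>n,\ k\ge|z|. \tag{5}$$

*Proof.* If $k>n$ and $|z|\le k$, then by (3) $|g_{n,k-1}(z)|\le s_k-k-r_{k-1}\le s_k-1$. This is (5). Given $\rho>0$, take $k>n$ with $k\ge\rho$. By (5), $g_{n,k-1}$ maps $|z|\le\rho$ into $|z|\le s_k$, where $g_{k-1,m}$ converges uniformly by Lemma 5 (for $k-1$). So $g_{n,m}=g_{k-1,m}\circ g_{n,k-1}$ converges uniformly on $|z|\le\rho$. For the identity, let $l\to\infty$ in $g_{n,l}=g_{m,l}\circ g_{n,m}$. ∎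

**Lemma 7.** *For every $n\ge0$:*
$$f_n'\ne0\ \text{ and } f_n\text{ is injective on the disc } |z|\le s_{n+1}-1. \tag{6}$$
*Every $f_n$ is a transcendental entire function.*

*Proof.* For $|z|\le s_{n+1}-1$ the disc of radius $1$ about $z$ lies in $|z|\le s_{n+1}$. Cauchy's estimate applied to $f_n(z)-z$ and (4) gives $|f_n'(z)-1|\le0.08$. Hence $\operatorname{Re}f_n'>0$ on this convex disc, and for $a\ne b$ in it
$$\operatorname{Re}\frac{f_n(b)-f_n(a)}{b-a}=\int_0^1\operatorname{Re}f_n'(a+t(b-a))\,dt>0 .$$
So $f_n$ is injective there, in particular nonconstant. Since $f_n=f_{n+1}\circ u_{n+1}$ is periodic and nonconstant, it is not a polynomial. ∎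

Put $F=f_0$. Then $g_n\to F$ locally uniformly and $F=f_n\circ g_n$, which is the first part of the Theorem.

Let $v_{n,1},v_{n,2},v_{n,3}$ be the critical values of $u_n$, and put $w_{n,i}=f_n(v_{n,i})$ for $n\ge1$.

**Lemma 8.** *All $w_{n,i}$ ($n\ge1$, $i=1,2,3$) are distinct.*

*Proof.* By Lemma 4(b), $\frac{\sqrt7}4r_n\le|v_{n,i}|\le r_n<s_{n+1}$, so (4) gives $|w_{n,i}-v_{n,i}|\le0.08$. For equal $n$, the $v_{n,i}$ have mutual distance $\frac{3\sqrt3}4r_n>1>0.16$, so the $w_{n,i}$ differ. Let $n<n'$. Then $s_{n'}\ge s_{n+1}>r_n$, so $r_{n'}\ge100s_{n'}^2\ge100r_n^2$, and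
$$|w_{n',j}|\ge\tfrac{\sqrt7}4\cdot100\,r_n^2-0.08>r_n+0.08\ge|w_{n,i}|.\qquad∎$$

**Lemma 9.** *If $f_n'(y)=0$, then $f_n(y)=w_{m,i}$ for some $m>n$ and some $i$.*

*Proof.* Take $k>n$ with $k\ge|y|$. By (5) the point $g_{n,k-1}(y)$ lies in $|z|\le s_k-1$, so $f_{k-1}'(g_{n,k-1}(y))\ne0$ by (6). Since $f_n=f_{k-1}\circ g_{n,k-1}$, the chain rule gives $g_{n,k-1}'(y)=0$. By the chain rule again, $u_m'(g_{n,m-1}(y))=0$ for some $n<m\le k-1$. So $g_{n,m}(y)=v_{m,i}$ for some $i$, and $f_n(y)=f_m(g_{n,m}(y))=w_{m,i}$. ∎

**Lemma 10.** *Let $n\ge1$, $\tau=2\pi i/c_n$, $u_n'(\xi)=0$ and $u_n(\xi)=v_{n,i}$. Then $f_n'(v_{n,i})\ne0$. If $f_{n-1}'(y)=0$ and $f_{n-1}(y)=f_{n-1}(\xi)$, then $u_n'(y)=0$ and $y\in\xi+\tau\mathbb Z$.*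

*Proof.* If $f_n'(v_{n,i})=0$, Lemma 9 gives $w_{n,i}=f_n(v_{n,i})=w_{m,j}$ with $m>n$, contradicting Lemma 8. For the second part, $f_{n-1}=f_n\circ u_n$ gives
$$f_{n-1}(y)=f_{n-1}(\xi)=f_n(v_{n,i})=w_{n,i}\quad\text{and}\quad f_n'(u_n(y))\,u_n'(y)=0.$$
If $f_n'(u_n(y))=0$, then by Lemma 9 $w_{n,i}=f_n(u_n(y))=w_{m,j}$ with $m>n$, a contradiction. So $u_n'(y)=0$ and $u_n(y)=v_{n,j}$ for some $j$. Then $w_{n,j}=w_{n,i}$, hence $j=i$ by Lemma 8, and $y\in\xi+\tau\mathbb Z$ by Lemma 4(b). ∎

In words: critical points of $f_{n-1}$ at the level $w_{n,i}$ come from $u_n$ alone, and form a single class modulo $\tau$.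

## Monodromy of $u_n$ and the right factors of $f_{n-1}$

To find all factorizations of $F$ we peel off one block at a time. The following statement says that a right factor of $f_{n-1}=f_n\circ u_n$ either is trivial or contains the whole block $u_n$. There is nothing in between, in contrast to the double-angle formula.

**Proposition.** *Let $n\ge1$ and $f_{n-1}=f\circ h$ with $h$ nonconstant entire and $f$ meromorphic on $\mathbb C$. Then either $h$ is linear, or $h=k\circ u_n$ with $k$ entire and $f_n=f\circ k$.*

*Proof.* Write $c=c_n$, $U=U_c$, $u=u_n$, $\varphi=f_n$, $\tau=2\pi i/c$, and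
$$\Lambda=f_{n-1}=\varphi\circ u=f\circ h .$$
Let $V=\{v_1,v_2,v_3\}$ be the set of critical values of $u$.

**Step 1: $u$ as a covering, and its fibers.** The aim is to describe the fibers of $u$ and the permutations of a fiber produced by loops. By Lemma 4(a), $U(\zeta)\to\infty$ as $\zeta\to0$ or $\zeta\to\infty$, so $U:\mathbb C^*\to\mathbb C$ is proper. Therefore $U:\mathbb C^*\setminus U^{-1}(V)\to\mathbb C\setminus V$ is proper and locally injective, hence a covering with three sheets. The map $z\mapsto e^{cz}$ is a covering of $\mathbb C^*$ by $\mathbb C$. Over a disc in $\mathbb C\setminus V$ the first covering consists of three discs in $\mathbb C^*$, and each of these, being simply connected, is evenly covered by $z\mapsto e^{cz}$. So the composition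
$$u:\mathbb C\setminus u^{-1}(V)\to\mathbb C\setminus V$$
is a covering. Its total space is $\mathbb C$ minus a discrete set, hence connected.

Let $b\notin V$ and $\Phi=u^{-1}(b)$. Each loop in $\mathbb C\setminus V$ at $b$ permutes $\Phi$: send $x$ to the endpoint of the lift starting at $x$. Let $G$ be the group of all these permutations. It acts transitively on $\Phi$, because any two points of $\Phi$ are joined by a path in $\mathbb C\setminus u^{-1}(V)$, whose image is a loop at $b$. It commutes with $x\mapsto x+\tau$, because the translate of a lift is a lift. The set $U^{-1}(b)$ has three points, and the fibers of $z\mapsto e^{cz}$ are the classes modulo $\tau\mathbb Z$. So $\Phi$ consists of exactly three $\tau\mathbb Z$-orbits $O_1,O_2,O_3$, and $G$ permutes these three sets transitively.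

**Step 2: a loop around one critical value.** The aim is to see what the generators of $G$ do. The fundamental group of $\mathbb C\setminus V$ is generated by three loops $\gamma_jC_j\gamma_j^{-1}$, where $\gamma_j$ is a path from $b$ to a point near $v_j$ and $C_j$ is a small circle around $v_j$. Let $\sigma_1,\sigma_2,\sigma_3\in G$ be the corresponding permutations; they generate $G$.

Let $D$ be a small disc around $v_j$. By Lemma 4(b), exactly one critical point of $U$ lies over $v_j$, and it is simple. As $\deg U=3$, the preimage of $D$ under $U$ consists of one disc $D'$ mapped $2:1$, branched only over $v_j$, and one disc $D''$ mapped $1:1$. Both lie in $\mathbb C^*$ and are simply connected, so each lifts under $z\mapsto e^{cz}$ to pairwise disjoint $\tau\mathbb Z$-translates of a disc that $z\mapsto e^{cz}$ maps bijectively onto it. A lift of $C_j$ that starts over $D''$ closes up. A lift that starts in a disc over $D'$ ends at the other point, over the same base point, of that same disc, and the two points lie over different points of $D'$, hence in different $\tau\mathbb Z$-orbits. Transporting along $\gamma_j$, which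 commutes with translation by $\tau$, we find:

*each $\sigma_j$ fixes one of $O_1,O_2,O_3$ pointwise and interchanges the other two as sets.*

**Step 3: equality of $h$ is preserved along lifts.** The aim is to let $G$ act on the coincidences of $h$. From now on assume in addition $\varphi'(b)\ne0$. For $x,y\in\Phi$ write $x\sim y$ if and only if $h(x)=h(y)$. Suppose $x\sim y$. As $b\notin V$, $u$ is locally injective at $x$ and at $y$, so there is a unique germ $\psi$ at $x$ with $\psi(x)=y$ and $u\circ\psi=u$. Since $\Lambda'(x)=\varphi'(b)u'(x)\ne0$, $\Lambda=f\circ h$ is injective near $x$. So $h$ is injective near $x$, and $f$ is injective near $h(x)=h(y)$. For $x'$ near $x$,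
$$f(h(\psi(x')))=\Lambda(\psi(x'))=\varphi(u(\psi(x')))=\varphi(u(x'))=f(h(x')),$$
and both $h(\psi(x'))$ and $h(x')$ are near $h(x)$. So $h\circ\psi=h$ near $x$.

Let $\gamma$ be a path in $\mathbb C\setminus V$ starting at $b$, with lifts $x(t),y(t)$ starting at $x,y$. Let $\psi_t$ be the germ at $x(t)$ with $\psi_t(x(t))=y(t)$ and $u\circ\psi_t=u$. For $t'$ near $t$ we have $\psi_t(x(t'))=y(t')$ by uniqueness of lifts, so $\psi_{t'}$ is the germ of $\psi_t$ at $x(t')$. Thus the $\psi_t$ are analytic continuations of $\psi$, and by the identity theorem $h\circ\psi_t=h$ for all $t$. In particular: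
$$\text{if }x\sim y,\text{ the endpoints }x',y'\text{ of the lifts of one path starting at }x,y\text{ satisfy }h(x')=h(y'). \tag{7}$$
(The path may pass through zeros of $\varphi'$; only its starting point must avoid them.) Applied to loops, (7) says that $\sim$ is $G$-invariant, so each element of $G$ maps $\sim$-classes onto $\sim$-classes.

There are now two cases.

**Step 4 (Case I): for some such $b$ there are $x\sim y$ in different $\tau\mathbb Z$-orbits.** The aim is to show that $h$ factors through $u$. Number the orbits so that $x\in O_1$, $y\in O_2$. As $G$ is transitive on $\{O_1,O_2,O_3\}$, some $\sigma_j$ moves $O_3$. If it interchanges $O_3$ and $O_2$, it fixes $x$, and $x=\sigma_jx\sim\sigma_jy\in O_3$. If it interchanges $O_3$ and $O_1$, it fixes $y$, and $y=\sigma_jy\sim\sigma_jx\in O_3$. So the $\sim$-class $B$ of $x$ meets all three orbits. Every $\sigma_j$ fixes one of the orbits pointwise, hence fixes some element of $B$. As $\sigma_j(B)$ is again a $\sim$-class and meets $B$, it equals $B$. So $B$ is preserved by all of $G$, and by transitivity $B=\Phi$: $h$ is constant on $\Phi$.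

If $b'\in\mathbb C\setminus V$ and $x',y'\in u^{-1}(b')$, lift a path from $b'$ to $b$ starting at $x'$ and at $y'$; the endpoints lie in $\Phi$ and are equivalent, and (7) along the reversed path gives $h(x')=h(y')$. If $u(x)=u(y)\in V$, take $x_l\to x$ with $u(x_l)\notin V$. Since $u$ is open there are $y_l\to y$ with $u(y_l)=u(x_l)$ for large $l$, and $h(x)=\lim h(x_l)=\lim h(y_l)=h(y)$. So $h$ is constant on all fibers of $u$.

As $u(\mathbb C)=\mathbb C$, we get $h=k\circ u$ for a function $k:\mathbb C\to\mathbb C$. It is continuous, since $k^{-1}(W)=u(h^{-1}(W))$ is open for open $W$. It is holomorphic off $V$, where $u$ has local inverses. Hence $k$ is entire. From $\varphi\circ u=f\circ k\circ u$ and surjectivity of $u$ we get $\varphi=f\circ k$. Case I is done.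

*Where degree two would fail here.* Take $u=\cos z$ and $h=\cos(z/2)$, so $u=2h^2-1$. A fiber is $\{\pm x\}+2\pi\mathbb Z$, two orbits under the period $2\pi$, while $h(y)=h(x)$ if and only if $y\in\{\pm x\}+4\pi\mathbb Z$. The class of $x$ meets both orbits but is only half of the fiber. Over small discs around $\pm1$ every component is mapped $2:1$, so a loop around a critical value fixes no point, and the argument for $\sigma_j(B)=B$ is not available. In degree three there is always a fixed sheet.

**Step 5 (Case II): for every $b\in\mathbb C\setminus V$ with $\varphi'(b)\ne0$ and all $x,y\in u^{-1}(b)$, $h(x)=h(y)$ implies $x-y\in\tau\mathbb Z$.** We shall show that $h$ is linear. In this step we study $h$ at the critical points of $u$. Let $\xi$ be any critical point of $u$, $u(\xi)=v_i$. By Lemma 10, $\varphi'(v_i)\ne0$. So $\varphi$ is injective near $v_i$, and $\Lambda=\varphi\circ u$ has local degree $2$ at $\xi$. Recall that local degrees multiply under composition.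

(i) *$h'(\xi)\ne0$.* Otherwise $h$ has local degree $2$ at $\xi$ and $f$ is injective near $h(\xi)$. So for $x,y$ near $\xi$,
$$h(x)=h(y)\iff\Lambda(x)=\Lambda(y)\iff u(x)=u(y).$$
As $u$ is $2:1$ near $\xi$, and $V$ and the zeros of $\varphi'$ are discrete, there are $x\ne y$ near $\xi$ with $u(x)=u(y)\notin V\cup\{\varphi'=0\}$, $h(x)=h(y)$ and $0<|x-y|<|\tau|$. This contradicts Case II.

(ii) *If $h(y)=h(\xi)$, then $y\in\xi+\tau\mathbb Z$ and $h'(y)\ne0$.* By (i), $f$ has local degree $2$ at $h(\xi)$, and $f(h(\xi))=\Lambda(\xi)$ is finite, so $f'(h(\xi))=0$. Now $\Lambda(y)=\Lambda(\xi)$ and $\Lambda'(y)=f'(h(\xi))h'(y)=0$. By Lemma 10, $y$ is a critical point of $u$ in $\xi+\tau\mathbb Z$, and (i) applies to $y$.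

(iii) *If $m\ne0$ and $h(\xi+m\tau)=h(\xi)$, then $m\tau$ is a period of $h$.* By (i) applied to the critical point $\xi+m\tau$, $h$ has a local inverse there, so there is a germ $\psi$ at $\xi$ with $\psi(\xi)=\xi+m\tau$ and $h\circ\psi=h$. Then $\Lambda\circ\psi=f\circ h\circ\psi=\Lambda$, i.e. $\varphi(u(\psi(x)))=\varphi(u(x))$. Both arguments are near $v_i$, as $u(\xi+m\tau)=u(\xi)=v_i$, and $\varphi$ is injective there. So $u\circ\psi=u$. For $x\ne\xi$ near $\xi$ we have $u(x)\notin V\cup\{\varphi'=0\}$, so Case II gives $\psi(x)-x\in\tau\mathbb Z$. By continuity $\psi(x)=x+m\tau$. Thus $h(x+m\tau)=h(x)$ near $\xi$, hence everywhere.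

**Step 6 (Case II-a): no $m\tau$ with $m\ne0$ is a period of $h$.** We show that $h$ is linear. Fix a critical point $\xi$ of $u$ and apply (ii) and (iii) to each critical point $\xi+j\tau$, $j\in\mathbb Z$. If $h(y)=h(\xi+j\tau)$, then $y=\xi+j\tau+m\tau$ for some $m$ by (ii), and $m=0$ by (iii). So $h$ takes each value $h(\xi+j\tau)$ exactly once and simply, and these infinitely many values are distinct. By Picard $h$ is a polynomial. A polynomial that takes some value exactly once and simply is linear.

**Step 7 (Case II-b): $\{m\in\mathbb Z: h(z+m\tau)\equiv h(z)\}=M\mathbb Z$ with $M\ge1$.** This set is a subgroup of $\mathbb Z$, so II-a and II-b are the only possibilities. We show that II-b cannot occur; here the poles of $U$ at both $0$ and $\infty$ enter.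

As $h$ has period $M\tau=2\pi iM/c$, we have $h(z)=H(e^{cz/M})$ with $H$ holomorphic and nonconstant on $\mathbb C^*$. Let $\xi_1,\xi_2,\xi_3$ be critical points of $u$ over $v_1,v_2,v_3$, and $p_i=e^{c\xi_i/M}$. These are distinct, since the $p_i^M=e^{c\xi_i}$ are the three distinct critical points of $U$. Suppose $H(e^{cy/M})=H(p_i)$. Then $h(y)=h(\xi_i)$, so $y=\xi_i+m\tau$ by (ii), and $M\mid m$ by (iii) (trivially if $m=0$). Hence $e^{cy/M}=p_ie^{2\pi im/M}=p_i$. So on $\mathbb C^*$ the function $H$ takes the value $H(p_i)$ only at $p_i$, and simply, because $0\ne h'(\xi_i)=\frac cM\,p_iH'(p_i)$.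

In particular $H(p_1),H(p_2),H(p_3)$ are three distinct finite values, each taken only once. Near an essential singularity a holomorphic function takes all finite values with at most one exception infinitely often (Picard's great theorem). So neither $0$ nor $\infty$ is an essential singularity of $H$, and $H$ is rational. One of the three values $H(p_i)$ differs from both $H(0)$ and $H(\infty)$. It is taken on the whole sphere exactly once and simply, so $\deg H=1$. As $H$ has no pole in $\mathbb C^*$, its pole is at $\infty$ or at $0$, and $H(t)=\alpha t^\varepsilon+\beta$ with $\alpha\ne0$, $\varepsilon=\pm1$.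

Put $t=e^{\varepsilon cz/M}$. Then $h(z)=\alpha t+\beta$ and $e^{cz}=t^{\varepsilon M}$, so $f\circ h=\varphi\circ u$ reads
$$f(\alpha t+\beta)=\varphi\big(U(t^{\varepsilon M})\big)\qquad(t\in\mathbb C^*). \tag{8}$$
The left side is meromorphic at $t=0$. On the right, $t^{\varepsilon M}$ tends to $0$ or to $\infty$ as $t\to0$, and $U$ has a pole at each of these points. So $t\mapsto U(t^{\varepsilon M})$ has a pole at $0$ and maps punctured neighborhoods of $0$ onto sets that contain punctured neighborhoods of $\infty$. As $\varphi$ is transcendental entire, it has an essential singularity at $\infty$, so the right side has an essential singularity at $t=0$. This is a contradiction. So II-b does not occur, and in Case II $h$ is linear. ∎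

## All factorizations of $F$

We now prove part 1 of the Theorem.

**Step 1: entire right factors.** The aim is to iterate the Proposition. Let $F=f\circ h$ with $h$ nonconstant entire and $f$ meromorphic. Put $k_0=h$, so $h=k_0\circ g_0$ and $f_0=f\circ k_0$. Suppose $h=k_n\circ g_n$ and $f_n=f\circ k_n$ with $k_n$ entire; $k_n$ is nonconstant as $h$ is. By the Proposition for $n+1$, either $k_n$ is linear, or $k_n=k_{n+1}\circ u_{n+1}$ with $k_{n+1}$ entire and $f_{n+1}=f\circ k_{n+1}$. In the second case $h=k_{n+1}\circ g_{n+1}$, and we continue. There are two possibilities.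

*At some stage $k_n=:L$ is linear.* Then $h=L\circ g_n$ and $f=f_n\circ L^{-1}$.

*The process never stops.* Then for all $n$, $h=k_n\circ g_n$ with $k_n$ entire. Let $F(x)=F(y)$ and take $n$ with $n+1\ge\max(|x|,|y|)$. By (5) (with $0$ for $n$ and $n+1$ for $k$), $g_n(x)$ and $g_n(y)$ lie in $|z|\le s_{n+1}-1$, where $f_n$ is injective by (6). As $f_n(g_n(x))=F(x)=F(y)=f_n(g_n(y))$, we get $g_n(x)=g_n(y)$, and hence $h(x)=k_n(g_n(x))=k_n(g_n(y))=h(y)$. So $F(x)=F(y)$ implies $h(x)=h(y)$; that is, $f$ is injective on $h(\mathbb C)$. By Picard $h(\mathbb C)$ is $\mathbb C$ minus at most one point. By Lemma 1, $f$ is bilinear.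

**Step 2: no rational left factor of degree at least $2$.** Definition 1 also allows rational $f$ with merely meromorphic $h$, and we must exclude this unless $f$ is bilinear. Suppose $F=R\circ h$ with $R$ rational, $\deg R\ge2$, $h$ meromorphic. As $F$ is entire, $h$ omits the nonempty set $R^{-1}(\infty)$. Let $\mu$ be a Möbius map that sends a point of this set to $\infty$. Then $\mu\circ h$ is entire and nonconstant, $R\circ\mu^{-1}$ is rational of degree at least $2$, and
$$F=(R\circ\mu^{-1})\circ(\mu\circ h).$$
By Step 1, as $R\circ\mu^{-1}$ is not bilinear, $R\circ\mu^{-1}=f_n\circ L^{-1}$ for some $n$ and some linear $L$. The right side is transcendental by Lemma 7, a contradiction.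

Steps 1 and 2 together prove part 1.

## No prime function in an admissible factorization of $F$

We prove part 2. The function $F=f_1\circ u_1$ is not prime, since $f_1$ is transcendental and $u_1$ is not linear. Let
$$F=F_1\circ\cdots\circ F_N,\qquad N\ge2,$$
be an admissible factorization, and put
$$P_k=F_1\circ\cdots\circ F_k,\qquad Q_k=F_{k+1}\circ\cdots\circ F_N\qquad(1\le k\le N-1).$$
The $F_i$ are nonconstant and meromorphic. Preimages of countable sets under nonconstant meromorphic functions are countable. So, excluding successively the preimages of the poles of the factors, we see that all these compositions are defined pointwise, with finite intermediate values, off a countable set. By admissibility $P_k$ and $Q_k$ are meromorphic on $\mathbb C$.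

**Step 1: $P_k$ is not bilinear and $Q_k$ is not linear.** This is needed to apply part 1 with a nontrivial outcome. Let $\Psi$ be $P_k$, with rightmost factor $\rho=F_k$, or $Q_k$, with rightmost factor $\rho=F_N$. As $\rho$ is not bilinear, Lemma 1 gives distinct points $a,b\in\mathbb C$ with $\rho(a)=\rho(b)$. Take disjoint discs around $a$ and $b$. Their images under $\rho$ are open and share a point, so they contain a common nonempty open set. For each value in it choose $a'$ in the first disc and $b'$ in the second at which $\rho$ takes this value. Different values give disjoint pairs, so we obtain uncountably many pairwise disjoint pairs $\{a',b'\}$. Only countably many of them meet the exceptional countable set; choose one that does not. Then $\rho(a')=\rho(b')$ gives $\Psi(a')=\Psi(b')$ with $a'\ne b'$. So $\Psi$ is not injective, and in particular neither bilinear nor linear.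

**Step 2: the form of $P_k$ and $Q_k$.** If $P_k$ were rational, it would have degree at least $2$ by Step 1, and $F=P_k\circ Q_k$ would have a rational left factor of degree at least $2$. This was excluded in Step 2 of the previous section. So $P_k$ is not rational, and therefore $Q_k$ is entire by admissibility. Part 1 of the Theorem gives
$$P_k=f_{n_k}\circ L_k^{-1},\qquad Q_k=L_k\circ g_{n_k},\qquad L_k\text{ linear},\ n_k\ge1,$$
where $n_k\ne0$ because $Q_k$ is not linear. Put also $n_N=0$, $L_N=\mathrm{id}$, $Q_N=\mathrm{id}$. For $2\le k\le N$ the functions $F_k\circ Q_k$ and $Q_{k-1}$ are meromorphic, because $Q_k$ and $Q_{k-1}$ are entire. They agree off a countable set, hence everywhere: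
$$F_k\circ L_k\circ g_{n_k}=L_{k-1}\circ g_{n_{k-1}}\qquad(2\le k\le N). \tag{9}$$

**Step 3: $F_1$ is not prime.** With $n=n_1$,
$$F_1=P_1=f_n\circ L_1^{-1}=f_{n+1}\circ(u_{n+1}\circ L_1^{-1}).$$
The left factor is transcendental, and the right factor is entire and not linear.

**Step 4: $F_k$ is not prime for $2\le k\le N$.** We cancel in (9), using that all $g_n$ map $\mathbb C$ onto $\mathbb C$, by Lemma 4(a).

Suppose first that $n_{k-1}\le n_k$. Then $g_{n_k}=g_{n_{k-1},n_k}\circ g_{n_{k-1}}$, and cancelling $g_{n_{k-1}}$ gives $F_k\circ L_k\circ g_{n_{k-1},n_k}=L_{k-1}$. So $g_{n_{k-1},n_k}$ is injective. If $n_{k-1}<n_k$, its rightmost block is periodic, which is impossible. So $n_{k-1}=n_k$ and $F_k=L_{k-1}\circ L_k^{-1}$ is linear, contradicting that $F_k$ is not bilinear.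

So $m:=n_{k-1}>n_k$. Then $g_m=g_{n_k,m}\circ g_{n_k}$, and cancelling $g_{n_k}$ in (9) gives $F_k\circ L_k=L_{k-1}\circ g_{n_k,m}$. Since $g_{n_k,m}=u_m\circ g_{n_k,m-1}$ and $u_m=U_{c_m}\circ e^{c_mz}$,
$$F_k=L_{k-1}\circ g_{n_k,m}\circ L_k^{-1}=\big(L_{k-1}\circ U_{c_m}\big)\circ\big(e^{c_mz}\circ g_{n_k,m-1}\circ L_k^{-1}\big).$$
The left factor is rational of degree $3$, hence not bilinear. The right factor is entire, nonconstant and without zeros, so it is not a polynomial; it is transcendental, hence not bilinear. So $F_k$ is not prime.

Thus $F$ is not prime, and no prime function occurs in any admissible factorization of $F$. The transcendental entire function $F$ has no prime factors. ∎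

Step 4 splits $F_k$ *alone* through the degree-three function $U_{c_m}$, which is itself prime by Lemma 2(b). This does not make $U_{c_m}$ a prime factor of $F$. Inside $F$ the corresponding splitting would be
$$\big(f_m\circ U_{c_m}\big)\circ\big(e^{c_mz}\circ g_{m-1}\big),$$
and this is not a factorization, because $f_m\circ U_{c_m}$ has an essential singularity at $0$.
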